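# Operators with uncountable spectrum are similar to irreducible operators

## 1. Reducing subspaces, quasisimilarity and the Calkin algebra

All Hilbert spaces are complex and separable, all operators are bounded and linear, and $\mathcal L(\mathcal H)$ is the algebra of operators on $\mathcal H$. Inner products are linear in the first variable. For $v\in\mathcal H$ we write $v\otimes v$ for the operator $x\mapsto\langle x,v\rangle v$. A *projection* is an orthogonal projection, $P=P^2=P^*$; an *idempotent* only satisfies $E=E^2$. An *isomorphism* is a bounded linear bijection between Hilbert spaces; its inverse is bounded by the open mapping theorem. We write $M\dotplus N$ for a direct sum, not necessarily orthogonal, of closed subspaces whose sum is closed; in $\mathbb C^2$, for instance, $\mathbb C(1,0)\dotplus\mathbb C(1,1)=\mathbb C^2$. In such a sum the component maps are bounded, again by the open mapping theorem.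

**Definition (irreducible).** A closed subspace *reduces* $A$ if it and its orthogonal complement are both invariant under $A$; equivalently, the projection $P$ onto it satisfies $PA=AP$. The operator $A$ is *irreducible* if the only projections commuting with $A$ are $0$ and $I$.

*Examples.* The unilateral shift $S e_n=e_{n+1}$ $(n\ge0)$ is irreducible. Indeed, if $P$ commutes with $S$, then taking adjoints it commutes with $S^*$, hence with $I-SS^*$, the projection onto $\mathbb C e_0$. So $Pe_0=\varepsilon e_0$ with $\varepsilon\in\{0,1\}$, and $Pe_n=PS^ne_0=S^nPe_0=\varepsilon e_n$. On the other hand, multiplication by $x$ on $L^2[0,1]$ is reducible: it commutes with multiplication by the indicator function of $[0,\frac12]$. Both spectra, the closed disc and $[0,1]$, are uncountable.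

**Definition (similar, quasisimilar).** Operators $A$ and $T$ are *similar* if $T=SAS^{-1}$ for an isomorphism $S$. A *quasiaffinity* is a bounded operator that is injective and has dense range. Operators $A$ and $B$ are *quasisimilar* if there are quasiaffinities $X,Y$ with $XA=BX$ and $AY=YB$.

The operators here may act on different spaces. If we identify two infinite-dimensional spaces by a unitary, nothing changes, since unitary equivalence preserves irreducibility. Similar operators are quasisimilar (use $S$ and $S^{-1}$), and quasisimilarity is transitive, because a product of quasiaffinities is a quasiaffinity.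

*Example.* Let $\kappa=\operatorname{diag}(1,\frac12,\frac13,\dots)$ on $\ell^2$. It is a quasiaffinity and is not invertible. On $\ell^2\oplus\ell^2$ put
$$A_0=\begin{pmatrix}0&I\\0&\kappa\end{pmatrix},\qquad 0\oplus\kappa=\begin{pmatrix}0&0\\0&\kappa\end{pmatrix},\qquad X=\begin{pmatrix}I&I\\0&\kappa\end{pmatrix},\qquad Y=\begin{pmatrix}\kappa&-I\\0&I\end{pmatrix}.$$
Multiplying out,
$$A_0X=\begin{pmatrix}0&\kappa\\0&\kappa^2\end{pmatrix}=X(0\oplus\kappa),\qquad YA_0=\begin{pmatrix}0&0\\0&\kappa\end{pmatrix}=(0\oplus\kappa)Y.\tag{1}$$
Since $X(a,b)=(a+b,\kappa b)$, $X^*(a,b)=(a,a+\kappa b)$, $Y(a,b)=(\kappa a-b,b)$ and $Y^*(a,b)=(\kappa a,b-a)$, and $\kappa$ is injective, all four operators are injective. Hence $X$ and $Y$ are quasiaffinities, and $A_0$ is quasisimilar to $0\oplus\kappa$. The two are not similar: $0\oplus\kappa$ is compact, whereas $A_0$ maps the weakly null sequence $(0,e_n)$ to $(e_n,\frac1ne_n)$, of norm at least $1$.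

**Definition (Calkin algebra, essential spectrum).** When $\dim\mathcal H=\infty$, $\pi$ denotes the quotient map of $\mathcal L(\mathcal H)$ onto the Calkin algebra, the quotient by the compact operators. The essential spectrum of $A$ is the spectrum of $\pi(A)$. Recall that $\pi(A)$ is invertible exactly when $A$ is Fredholm, that is, has finite-dimensional kernel and closed range of finite codimension.

*Example.* If $A$ is diagonal with eigenvalues $0,1,2$, each of infinite multiplicity, its essential spectrum is $\{0,1,2\}$, since $A-\lambda$ has infinite-dimensional kernel for these $\lambda$ and is invertible otherwise.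

**Definition (quadratic).** An element $a$ of an algebra is *quadratic* if $p(a)=0$ for some nonzero polynomial $p$ with $\deg p\le2$.

In a nonzero unital algebra such a $p$ is not constant. Multiplying by a linear factor if $\deg p=1$, and dividing by the leading coefficient, we see that $a$ is quadratic if and only if $(a-\alpha)(a-\beta)=0$ for some $\alpha,\beta\in\mathbb C$; the spectrum of $a$ then lies in $\{\alpha,\beta\}$.

*Examples.* Every idempotent is quadratic. The element $\pi(A)$ is quadratic precisely when $p(A)$ is compact for some nonzero $p$ of degree at most $2$. For $A=\kappa$ the element $\pi(\kappa)=0$ is quadratic, but $\kappa$ is not, having infinitely many eigenvalues. In the example with eigenvalues $0,1,2$ above, $\pi(A)$ is not quadratic, since its spectrum has three points.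

We use the following textbook facts: the spectral mapping theorem $\sigma(p(A))=p(\sigma(A))$; the spectrum of a compact operator is countable; an operator is compact if and only if it maps weakly null sequences to norm-null sequences; and the basic properties of Riesz idempotents.

## 2. Which operators have an irreducible operator in their quasisimilarity class?

Multiplication by $x$ on $L^2[0,1]$ is reducible, but this depends on the inner product. We may hope to destroy the reducing subspaces by a change of inner product, which is a similarity, or by the looser quasisimilarity. The question is the following conjecture, to be proved or disproved: *if $\sigma(A)$ is uncountable, then $A$ is quasisimilar to an irreducible operator.*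

It is true, and similarity suffices. In the three theorems $\dim\mathcal H=\infty$, which is automatic when $\sigma(A)$ is uncountable.

**Theorem 1.** If $\sigma(A)$ is uncountable, then $A$ is similar (hence quasisimilar) to an irreducible operator. More generally this holds whenever $\pi(A)$ is not quadratic.

**Theorem 2.** Let $\dim\mathcal H=\infty$ and suppose $(A-\lambda)^2$ is non-compact for every $\lambda\in\mathbb C$. Then the following are equivalent: (i) $A$ is similar to an irreducible operator; (ii) $A$ is quasisimilar to an irreducible operator; (iii) $A$ is not quadratic.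

**Theorem 3.** There is an operator $A$ with $\sigma(A)=\{0\}\cup\{1/n:n\ge1\}$, hence not algebraic, and with $A^2$ compact, such that every operator similar to $A$ is reducible, although $A$ is quasisimilar to an irreducible operator.

So for similarity "uncountable" cannot be weakened to "infinite", and the hypothesis of Theorem 2 cannot be dropped. The remaining class, in which $(A-\lambda)^2$ is compact for some $\lambda$, is not classified here.

## 3. Idempotents symmetric for a weight, and the obstacle of multiplicity

Start in small dimensions. For $a\ne b$, $\operatorname{diag}(a,b)$ is similar to $\begin{pmatrix}a&1\\0&b\end{pmatrix}$, whose eigenvectors are the multiples of $(1,0)$ and $\big(\frac1{b-a},1\big)$. A nontrivial reducing subspace would be an eigenline whose orthogonal complement is also an eigenline, and these two are not orthogonal. So this matrix is irreducible.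

For $\operatorname{diag}(1,0,0)$ no similarity helps. Any similar $T$ has rank one, so $\ker T$ and $\ker T^*$ are two-dimensional subspaces of $\mathbb C^3$ and share a nonzero vector. That vector spans a reducing line.

For larger spaces we rewrite the task so that the operator stays fixed and only the inner product moves.

**Lemma 4.** Let $A\in\mathcal L(\mathcal H)$, let $Q$ be positive and invertible, and let $T=Q^{1/2}AQ^{-1/2}$. If $P$ is a projection commuting with $T$, then $E=Q^{-1/2}PQ^{1/2}$ satisfies
$$E^2=E,\qquad EA=AE,\qquad QE=(QE)^*.$$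
If every $E$ with these three properties is $0$ or $I$, then $T$ is irreducible.

*Proof.* Clearly $E^2=E$. Next, $EA=Q^{-1/2}P\,Q^{1/2}A=Q^{-1/2}PTQ^{1/2}=Q^{-1/2}TPQ^{1/2}=AQ^{-1/2}PQ^{1/2}=AE$. Finally $QE=Q^{1/2}PQ^{1/2}$ is self-adjoint. If $E\in\{0,I\}$, then $P=Q^{1/2}EQ^{-1/2}\in\{0,I\}$. $\square$

So we want a weight $Q$ for which the idempotents of the commutant that are also $Q$-symmetric are trivial. When the commutant is known and small, a rank-one change of the inner product is enough.

*Diagonal operators.* Let $D=\operatorname{diag}(d_n)$ with distinct $d_n$, let $v\in\ell^2$ have all coordinates nonzero, and let $Q=I+v\otimes v$. If $ED=DE$, then $(d_m-d_n)\langle Ee_m,e_n\rangle=0$, so $E$ is diagonal. Being idempotent, it has entries $\varepsilon_n\in\{0,1\}$, so $E=E^*$. Then $QE=(QE)^*$ says that $E$ commutes with $v\otimes v$. Comparing matrix entries,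
$$(\varepsilon_n-\varepsilon_m)\,v_m\overline{v_n}=0\quad\text{for all }m,n,\tag{2}$$
so all $\varepsilon_n$ are equal and $E\in\{0,I\}$. Hence $D$ is similar to an irreducible operator.

*Multiplication by $x$ on $L^2[0,1]$.* Its commutant consists of the multiplications by $L^\infty$ functions, so an idempotent $E$ in it is multiplication by an indicator $\chi_S$, and $E=E^*$. With $Q=I+1\otimes1$, symmetry of $QE$ means that $E$ commutes with $1\otimes 1$. Applied to the function $1$ this gives $|S|\cdot1=\chi_S$. So $\chi_S$ is constant almost everywhere and $E\in\{0,I\}$.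

It is natural to continue like this with $Q=I+v\otimes v$ for every $A$. The attempt stops at multiplicity. Let $A=D\oplus D\oplus D$, where the $d_n$ are distinct and dense in $[0,1]$; then $\sigma(A)=[0,1]$. Let $v=(v^1,v^2,v^3)$ be any nonzero vector, put $f_n=(v^1_ne_n,v^2_ne_n,v^3_ne_n)$, and let $E$ be the projection onto the closed span of the $f_n$. Each $f_n$ lies in the $d_n$-eigenspace of the self-adjoint operator $A$, so $E$ commutes with $A$. Since $v=\sum f_n$, we have $Ev=v$, so $QE=E+v\otimes v$ is self-adjoint. But $E\ne0$, and $E\neq I$, because the range of $E$ meets each three-dimensional eigenspace in dimension at most one. Then $P=Q^{1/2}EQ^{-1/2}$ is idempotent, and $P=Q^{-1/2}(QE)Q^{-1/2}$ is self-adjoint; it is a nontrivial projection commuting with $Q^{1/2}AQ^{-1/2}$. So no rank-one correction works here.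

For a general $A$ matters are worse. We know nothing about $E$ except $EA=AE$, and we do not know the commutant, so we cannot tailor $Q$ to it. We need a matrix form for $A$ in which the equation $EA=AE$ can be solved by hand, whatever the unknown entries are.

## 4. Companion matrices with one large weight

The form that works is
$$T_0=\begin{pmatrix}0&X\\ I&D\end{pmatrix}\quad\text{on }\mathcal M\oplus\mathcal M,\qquad X,D\in\mathcal L(\mathcal M)\text{ arbitrary}.$$
The identity in the corner makes an idempotent commuting with $T_0$ a function of its first column. A weight $I\oplus q$ with $q$ larger than $\|X\|$ then makes the symmetry condition incompatible with a nonzero lower-left entry. What is left is a projection $e$ on $\mathcal M$ that commutes with $q,X,D$; so we first build $q$ so that no nontrivial $e$ can survive.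

**Lemma 5.** Let $C$ be a non-scalar operator on a separable Hilbert space $\mathcal M$ and let $t>0$. There is a bounded self-adjoint $q\ge t$ such that the only projections commuting with both $q$ and $C$ are $0$ and $I$.

*Proof.* If every nonzero vector were an eigenvector of $C$, then $C$ would be scalar: for independent $x,y$ the eigenvalues of $x$, $y$ and $x+y$ must coincide. So some unit vector $e_1$ is not an eigenvector. Write $Ce_1=\beta e_1+h$ with $0\neq h\perp e_1$.

We choose an orthonormal basis $(e_n)_{n\ge2}$ of $e_1^\perp$ with $\langle h,e_n\rangle\ne0$ for all $n\ge2$. Start from any orthonormal basis $(f_n)_{n\ge2}$ of $e_1^\perp$, normalize $\sum2^{-n}f_n$ to a unit vector $w$, take a unitary $R$ on $e_1^\perp$ with $Rw=h/\|h\|$, and let $e_n=Rf_n$. Then $\langle h,e_n\rangle=\|h\|\langle w,f_n\rangle\neq0$.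

Let $qe_n=(t+\frac1n)e_n$ for $n\ge1$. A projection $P$ commuting with $q$ preserves the one-dimensional eigenspaces of $q$, so $Pe_n=\varepsilon_ne_n$ with $\varepsilon_n\in\{0,1\}$. If also $PC=CP$, then $PCe_1=CPe_1=\varepsilon_1Ce_1$. Pairing with $e_n$ gives $(\varepsilon_n-\varepsilon_1)\langle Ce_1,e_n\rangle=0$. For $n\ge2$ we have $\langle Ce_1,e_n\rangle=\langle h,e_n\rangle\ne0$, so $\varepsilon_n=\varepsilon_1$ for all $n$. $\square$

**Proposition 6.** If $T_0=\begin{pmatrix}0&X\\ I&D\end{pmatrix}$ on $\mathcal M\oplus\mathcal M$ is not quadratic, then $T_0$ is similar to an irreducible operator.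

*Proof.* **Step 1: the weight.** We need a non-scalar entry in order to apply Lemma 5. If $X=x$ and $D=\delta$ were both scalar, then
$$T_0^2=\begin{pmatrix}x&x\delta\\ \delta&x+\delta^2\end{pmatrix}=\delta T_0+x,$$
and $T_0$ would be quadratic. So at least one of $X,D$ is non-scalar. Lemma 5 with $t=\|X\|+1$ gives $q\ge\|X\|+1$ such that only $0$ and $I$ are projections commuting with $q$, $X$ and $D$. Put $Q=I\oplus q$ and $T=Q^{1/2}T_0Q^{-1/2}$.

**Step 2: the equations.** By Lemma 4 we must show that $E\in\{0,I\}$ whenever $E^2=E$, $ET_0=T_0E$ and $QE=(QE)^*$. Write $E=\begin{pmatrix}e&f\\ b&d\end{pmatrix}$. Then $QE=\begin{pmatrix}e&f\\ qb&qd\end{pmatrix}$, so symmetry means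
$$e=e^*,\qquad f=b^*q,\qquad qd=d^*q.\tag{3}$$
Commutation means
$$T_0E=\begin{pmatrix}Xb&Xd\\ e+Db&f+Dd\end{pmatrix}\ =\ ET_0=\begin{pmatrix}f&eX+fD\\ d&bX+dD\end{pmatrix}.\tag{4}$$

**Step 3: the large weight kills $b$.** The $(1,1)$ entry of (4) and (3) give $b^*q=f=Xb$. Since $q\ge\|X\|+1$, we have $\|qy\|\ge(\|X\|+1)\|y\|$ for every vector $y$. Also $b^*q=(qb)^*$. Hence
$$(\|X\|+1)\|b\|\le\|qb\|=\|b^*q\|=\|Xb\|\le\|X\|\,\|b\|,$$
so $b=0$, and then $f=0$.

**Step 4: the rest is one projection.** The $(2,1)$ entry of (4) now gives $d=e$, the $(1,2)$ entry gives $Xe=eX$, and the $(2,2)$ entry gives $De=eD$. From (3), $qe=e^*q=eq$. Since $E=e\oplus e$ is idempotent and $e=e^*$, $e$ is a projection, and it commutes with $q,X,D$. So $e\in\{0,I\}$ and $E\in\{0,I\}$. $\square$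

Now we describe, without matrices, which operators can be brought to this form.

**Definition (companion type).** An operator $A$ on $\mathcal H$ is *of companion type* if there are a Hilbert space $\mathcal M$ and a bounded $\iota:\mathcal M\to\mathcal H$ such that
$$J:\mathcal M\oplus\mathcal M\to\mathcal H,\qquad J(u,v)=\iota u+A\iota v,$$
is bijective.

*Examples.* The bilateral shift $Ue_k=e_{k+1}$ $(k\in\mathbb Z)$ is of companion type: let $\mathcal M$ be the closed span of the $e_{2k}$ and $\iota$ the inclusion, so that $A\iota\mathcal M$ is the closed span of the $e_{2k+1}$. A scalar $\lambda$ on a nonzero space is not, since $J(-\lambda v,v)=0$ for all $v$. The property is invariant under similarity: for $SAS^{-1}$ use $S\iota$, which replaces $J$ by $SJ$.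

**Corollary 7.** If $A$ is of companion type and not quadratic, then $A$ is similar to an irreducible operator.

*Proof.* $J$ is an isomorphism, and $J^{-1}AJ(u,0)=J^{-1}(A\iota u)=(0,u)$. So the first column of $J^{-1}AJ$ is $\begin{pmatrix}0\\ I\end{pmatrix}$, and $J^{-1}AJ=\begin{pmatrix}0&X\\ I&D\end{pmatrix}$ for some $X,D$. It is not quadratic since $A$ is not. Apply Proposition 6. $\square$

## 5. Three independent copies $M_1$, $AM_1$, $A^2M_1$

We now need to write $\mathcal H$ as "half plus $A$ of that half". The obvious try is to find $M_1$ on which $A$ is an isomorphism with $\mathcal H=M_1\dotplus AM_1\dotplus G$, and to absorb the remainder $G$ into the half: $\mathcal M=M_1\oplus G$, $\iota(m,g)=m+g$. If $\mu h,\nu h,yh$ denote the components of $Ah$ in $M_1,AM_1,G$ for $h\in G$, then for $u=(m,g)$ and $v=(m',h)$ the vector $\iota u+A\iota v$ has components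
$$m+\mu h,\qquad Am'+\nu h,\qquad g+yh.$$
Whatever $h$ is, suitable $m,m',g$ make all three vanish. So $J$ is onto, but its kernel is a copy of $G$: nothing detects $h$. We need one further summand in which $Ah$ appears invertibly. If $A^2M_1$ is also independent of the other pieces, it can serve: adding to $h$ a vector of $AM_1$ changes the image under $A$ by an arbitrary vector of $A^2M_1$. The next lemma produces three such copies; this is where the hypothesis that $\pi(A)$ is not quadratic enters.

Two tools are needed. A *free ultrafilter* $\mathcal U$ on $\mathbb N$ is a family of subsets, closed under finite intersections and supersets, that contains exactly one of $S$ and $\mathbb N\setminus S$ for each $S\subseteq\mathbb N$, and contains no finite set. Every bounded scalar sequence has a unique limit along it: $\lim_{\mathcal U}a_n=a$ means $\{n:|a_n-a|<\varepsilon\}\in\mathcal U$ for all $\varepsilon>0$. This limit is linear and multiplicative, and equals the usual limit if that exists. For example, $\lim_{\mathcal U}(-1)^n$ is $1$ if the even numbers form a set in $\mathcal U$, and $-1$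 otherwise. A *Riesz sequence* is a sequence $(w_k)$ with $c_1|c|^2\le\|\sum c_kw_k\|^2\le c_2|c|^2$ for all finitely supported $c$ and some constants $c_1,c_2>0$, where $|c|$ is the $\ell^2$ norm. Then $c\mapsto\sum c_kw_k$ extends to an isomorphism of $\ell^2$ onto the closed span. For example, $w_k=e_k+\frac12e_{k+1}$ satisfies this with $c_1=\frac14$, $c_2=\frac94$.

**Lemma 8.** Let $\dim\mathcal H=\infty$. If $\pi(A)$ is not quadratic, there is an infinite-dimensional closed subspace $M_1$ such that $A:M_1\to AM_1$ and $A^2:M_1\to A^2M_1$ are isomorphisms onto closed subspaces and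
$$\mathcal H=M_1\dotplus AM_1\dotplus A^2M_1\dotplus G\qquad\text{with }\dim G=\infty.$$

*Proof.* **Step 1: a vector space on which compact operators vanish.** The purpose is to turn "$p(A)$ is compact" into "$p(\hat A)=0$" for an operator $\hat A$ on a vector space, so that linear algebra applies. Fix a free ultrafilter $\mathcal U$. Let $\mathcal B$ be the space of bounded sequences $(x_n)$ in $\mathcal H$ with $\lim_{\mathcal U}\langle x_n,h\rangle=0$ for all $h\in\mathcal H$, let $\mathcal N=\{(x_n)\in\mathcal B:\lim_{\mathcal U}\|x_n\|=0\}$, and let $\mathcal V=\mathcal B/\mathcal N$. Since $\langle Ax_n,h\rangle=\langle x_n,A^*h\rangle$ and $\|Ax_n\|\le\|A\|\|x_n\|$, the formula $\hat A[(x_n)]=[(Ax_n)]$ defines a linear operator on $\mathcal V$, and $p(\hat A)[(x_n)]=[(p(A)x_n)]$. (For $A=\operatorname{diag}(d_n)$ the class $[(e_n)]$ is an eigenvector of $\hat A$ with eigenvalue $d=\lim_{\mathcal U}d_n$, because $\|(d_n-d)e_n\|\to0$ along $\mathcal U$.)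

**Step 2: some $\hat x\in\mathcal V$ has $\hat x,\hat A\hat x,\hat A^2\hat x$ linearly independent.** Suppose not. Then for each $\hat x$ the monic polynomial $p_{\hat x}$ of least degree with $p_{\hat x}(\hat A)\hat x=0$ has degree at most $2$. Choose $\hat x$ with $\deg p_{\hat x}$ maximal and put $p=p_{\hat x}$. We show that $p(\hat A)\hat y=0$ for every $\hat y$.

The space $\mathcal W=\operatorname{span}\{\hat x,\hat A\hat x,\hat y,\hat A\hat y\}$ is finite-dimensional and $\hat A$-invariant, because $\hat A^2\hat x\in\operatorname{span}\{\hat x,\hat A\hat x\}$ and likewise for $\hat y$. Let $m$ be the minimal polynomial of $\hat A|_{\mathcal W}$. Then $m=p_{\hat w}$ for some $\hat w\in\mathcal W$: each $p_{\hat w}$ divides $m$, so $\mathcal W$ is the union of the subspaces $\ker d(\hat A|_{\mathcal W})$, where $d$ ranges over the finitely many $p_{\hat w}$ that occur. A complex vector space is not a finite union of proper subspaces, so for one such $d=p_{\hat w}$ the kernel is all of $\mathcal W$, and hence $m=d$. Now $m$ is a multiple of $p$, since $m(\hat A)\hat x=0$, and $\deg m=\deg p_{\hat w}\le\deg p$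 by the choice of $\hat x$. Both are monic, so $m=p$ and $p(\hat A)\hat y=0$.

Thus $p(\hat A)=0$ on $\mathcal V$. If $p(A)$ were not compact, there would be a bounded weakly null sequence with $\|p(A)x_n\|\ge\delta>0$ for all $n$. This sequence lies in $\mathcal B$, and $p(\hat A)[(x_n)]\ne0$, a contradiction. So $p(A)$ is compact with $p$ monic of degree at most $2$, and $\pi(A)$ is quadratic, contrary to hypothesis.

**Step 3: Gram matrices.** We convert independence in $\mathcal V$ into a uniform lower bound. Take $\hat x=[(x_n)]$ as in Step 2 and let $G_n$ be the $3\times3$ matrix with entries $(G_n)_{ij}=\langle A^jx_n,A^ix_n\rangle$, $0\le i,j\le2$. Then $\langle G_nc,c\rangle=\|\sum_jc_jA^jx_n\|^2$. Let $G_\infty=\lim_{\mathcal U}G_n$, taken entrywise. For $0\neq c\in\mathbb C^3$ we have $\sum_jc_j\hat A^j\hat x\ne0$, so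
$$\langle G_\infty c,c\rangle=\lim_{\mathcal U}\Big\|\sum_jc_jA^jx_n\Big\|^2>0.$$
Hence $G_\infty\ge3\eta I$ for some $\eta>0$.

**Step 4: an almost orthogonal subsequence.** We choose $n_1<n_2<\cdots$ inductively such that $u_k:=x_{n_k}$ satisfies
$$\|G_{n_k}-G_\infty\|<\eta,\qquad |\langle A^ju_k,A^iu_l\rangle|\le\eta4^{-k}\quad(l<k,\ 0\le i,j\le2).\tag{5}$$
When $u_1,\dots,u_{k-1}$ are chosen, each of these finitely many conditions on $n_k$ holds for a set of indices in $\mathcal U$: the first by the definition of $G_\infty$, the others because $\lim_{\mathcal U}\langle A^jx_n,h\rangle=0$ for each $j$ and each $h=A^iu_l$. The intersection of these sets is in $\mathcal U$, hence infinite, so an admissible $n_k>n_{k-1}$ exists.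

**Step 5: $\{A^ju_k:0\le j\le2,\ k\ge1\}$ is a Riesz sequence.** Let $c=(c_{jk})$ be finitely supported and $c_k=(c_{0k},c_{1k},c_{2k})\in\mathbb C^3$. Then
$$\Big\|\sum_{j,k}c_{jk}A^ju_k\Big\|^2=\sum_k\langle G_{n_k}c_k,c_k\rangle+\sum_{k\ne l}\sum_{i,j}c_{jk}\overline{c_{il}}\langle A^ju_k,A^iu_l\rangle.$$
By (5), $G_{n_k}\ge2\eta I$, so the first sum is at least $2\eta|c|^2$. For $k\neq l$ the inner products are at most $\eta4^{-\max(k,l)}\le\eta2^{-k-l}$ in modulus, and $\sum_{i,j}|c_{jk}||c_{il}|\le3|c_k||c_l|$ by the Cauchy–Schwarz inequality. So the second sum is in modulus at most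
$$3\eta\Big(\sum_k2^{-k}|c_k|\Big)^2\le3\eta\sum_k4^{-k}\,\sum_k|c_k|^2=\eta|c|^2.$$
Therefore
$$\eta|c|^2\le\Big\|\sum_{j,k}c_{jk}A^ju_k\Big\|^2\le(\|G_\infty\|+2\eta)|c|^2.$$

**Step 6: the subspaces.** We keep the even indices and leave the odd ones to make the complement large. Let $\Phi$ be the isomorphism from $\ell^2$ on the index pairs $(j,k)$ onto the closed span that sends the basis vector $\delta_{jk}$ to $A^ju_k$. Put $M_1=\overline{\operatorname{span}}\{u_{2k}:k\ge1\}$. On $M_1$ the operator $A$ is $\Phi$ composed with the isometry $\delta_{0,2k}\mapsto\delta_{1,2k}$ composed with $\Phi^{-1}$, and similarly $A^2$ with $\delta_{0,2k}\mapsto\delta_{2,2k}$. So $A$ and $A^2$ are isomorphisms of $M_1$ onto the closed subspaces $AM_1$ and $A^2M_1$, and $M_1\dotplus AM_1\dotplus A^2M_1$, the image under $\Phi$ of the span of coordinates with even second index, is direct and closed. It has infinite codimension, since it meets the closed span of the $u_{2k+1}$ only in $0$. Let $G$ be its orthogonal complement. $\square$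

## 6. Filling the complement through $A^2M_1$

**Proposition 9.** Let $\dim\mathcal H=\infty$. If $\pi(A)$ is not quadratic, then $A$ is of companion type.

*Proof.* **Step 1: correcting $G$ so that $A$ is visible in $A^2M_1$.** With Lemma 8 put $N_1=AM_1$ and $L_1=A^2M_1$, so that $\mathcal H=M_1\dotplus N_1\dotplus L_1\dotplus G$. The operator $A|_{N_1}:N_1\to L_1$ is an isomorphism, being $A^2|_{M_1}$ composed with the inverse of $A:M_1\to N_1$. For $g\in G$ let $\mu g,\nu g,\ell g,yg$ be the components of $Ag$ in $M_1,N_1,L_1,G$. Since $G$ and $L_1$ are separable and infinite-dimensional, there is an isomorphism $W:G\to L_1$. Put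
$$s=(A|_{N_1})^{-1}(W-\ell):G\to N_1.$$
Then $A(sh)=Wh-\ell h$, so for $h\in G$
$$A(h+sh)=\mu h+\nu h+Wh+yh.$$

**Step 2: the half space.** Let $\mathcal M=M_1\oplus G$ and $\iota(m,g)=m+g+sg$. For $u=(m,g)$ and $v=(m',h)$, the vector $J(u,v)=\iota u+A\iota v$ has components
$$M_1:\ m+\mu h;\qquad N_1:\ Am'+sg+\nu h;\qquad L_1:\ Wh;\qquad G:\ g+yh.$$

**Step 3: solving.** Prescribe arbitrary components. The $L_1$-component determines $h$, since $W$ is bijective. Then the $G$-component determines $g$, the $M_1$-component determines $m$, and the $N_1$-component determines $Am'$, hence $m'$. So $J$ is bijective. $\square$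

## 7. Quadratic $\pi(A)$ forces a countable spectrum: proof of Theorem 1

If $\pi(A)$ is not quadratic, then $A$ is not quadratic, because $p(A)=0$ implies $p(\pi(A))=0$. By Proposition 9, $A$ is of companion type, and Corollary 7 shows that $A$ is similar to an irreducible operator.

It remains to see that an uncountable spectrum puts us in this case. Let $\sigma(A)$ be uncountable; then $\dim\mathcal H=\infty$. Suppose $\pi(A)$ is quadratic: $p(A)$ is compact with $p\neq0$ and $\deg p\le2$. Then $p$ is nonconstant, because nonzero scalars are not compact. By the spectral mapping theorem, $p(\sigma(A))=\sigma(p(A))$, which is countable. Each value of $p$ is taken at most twice, so $\sigma(A)$ is countable, a contradiction.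

Finally, if $T=SAS^{-1}$ is irreducible, then $S$ and $S^{-1}$ are quasiaffinities that make $A$ and $T$ quasisimilar. This proves Theorem 1, and with it the conjecture. $\blacksquare$

## 8. Quadratic operators, and two points in the essential spectrum: proof of Theorem 2

The obstruction seen for $\operatorname{diag}(1,0,0)$ is general.

**Lemma 10.** A quadratic operator $T$ on a Hilbert space of dimension at least $3$ is reducible.

*Proof.* Let $(T-\alpha)(T-\beta)=0$ and put $\mathcal K=\ker(T-\alpha)\supseteq\operatorname{ran}(T-\beta)$. For $h\in\mathcal K^\perp$ we have $(T-\beta)h\in\mathcal K$, so relative to $\mathcal K\oplus\mathcal K^\perp$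
$$T=\begin{pmatrix}\alpha&Z\\0&\beta\end{pmatrix},\qquad T(k,h)=(\alpha k+Zh,\ \beta h),\qquad T^*(k,h)=(\bar\alpha k,\ Z^*k+\bar\beta h).$$
If $\mathcal K^\perp=0$, then $T$ is scalar, hence reducible. Otherwise we look at $Z^*Z$ on $\mathcal K^\perp$.

Suppose first that $Z^*Z$ has a spectral projection $P_2\ne0,I$. Then $\mathcal R=\overline{ZP_2\mathcal K^\perp}\oplus P_2\mathcal K^\perp$ is invariant under $T$ by the formula above. It is invariant under $T^*$ because $Z^*ZP_2\mathcal K^\perp\subseteq P_2\mathcal K^\perp$, so that $Z^*$ maps $\overline{ZP_2\mathcal K^\perp}$ into the closed space $P_2\mathcal K^\perp$. It is neither $0$ nor the whole space, since $P_2\neq0,I$.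

Otherwise $Z^*Z=c$ is scalar. Take $0\ne h\in\mathcal K^\perp$. Then $Th=\beta h+Zh$, $TZh=\alpha Zh$, $T^*h=\bar\beta h$ and $T^*Zh=\bar\alpha Zh+ch$. So $\operatorname{span}\{Zh,h\}$ reduces $T$; it is nonzero and of dimension at most $2$. $\square$

*Proof of Theorem 2.* (i)⇒(ii) holds since similar operators are quasisimilar.

**(ii)⇒(iii).** Suppose $A$ is quadratic, $p(A)=0$, and $A$ is quasisimilar to $T$. Then $XA=TX$ with $X$ of dense range, so $p(T)X=Xp(A)=0$ and hence $p(T)=0$. So $T$ is quadratic on an infinite-dimensional space, and reducible by Lemma 10.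

**(iii)⇒(i).** Let $A$ be non-quadratic. If $\pi(A)$ is not quadratic, use Theorem 1. Otherwise write $a=\pi(A)$, with $(a-\alpha)(a-\beta)=0$. Since $(A-\lambda)^2$ is never compact, $\alpha\ne\beta$; and $a$ is not a scalar $\lambda$, for then $A-\lambda$, and so $(A-\lambda)^2$, would be compact. By Corollary 7 it suffices to show that $A$ is of companion type, and for this we may replace $A$ by a similar operator.

**Step 1: splitting $A$ at the two points.** Since $(A-\alpha)(A-\beta)$ is compact, $\sigma(A)$ is countable by the argument of Section 7. Among the uncountably many circles centered at $\alpha$ with radius less than $|\alpha-\beta|$, choose one, $\Gamma$, that misses $\sigma(A)$. Let $F=\frac1{2\pi i}\oint_\Gamma(z-A)^{-1}dz$ be the Riesz idempotent. To find $\pi(F)$, put $\epsilon=(a-\beta)/(\alpha-\beta)$. From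
$$(a-\beta)^2=(a-\beta)(a-\alpha)+(\alpha-\beta)(a-\beta)=(\alpha-\beta)(a-\beta)$$
we get $\epsilon^2=\epsilon$. Also $\epsilon\ne0,1$ because $a$ is not scalar, and $a=\alpha\epsilon+\beta(1-\epsilon)$. So $(z-a)^{-1}=(z-\alpha)^{-1}\epsilon+(z-\beta)^{-1}(1-\epsilon)$ on $\Gamma$. Since $\alpha$ is inside and $\beta$ outside $\Gamma$,
$$\pi(F)=\frac1{2\pi i}\oint_\Gamma(z-a)^{-1}dz=\epsilon.$$
Hence neither $F$ nor $I-F$ is compact, so $H_1=\operatorname{ran}F$ and $H_2=\ker F$ are infinite-dimensional. From $(a-\alpha)\epsilon=0$ and $(a-\beta)(1-\epsilon)=0$ we see that $(A-\alpha)F$ and $(A-\beta)(I-F)$ are compact. The map $(x,y)\mapsto x+y$ is an isomorphism of the orthogonal sum $H_1\oplus H_2$ onto $\mathcal H=H_1\dotplus H_2$. So, after a similarity, $A=A_1\oplus A_2$ on $H_1\oplus H_2$ with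
$$A_1=\alpha+K_1,\quad A_2=\beta+K_2,\quad K_1,K_2\text{ compact},\quad\beta\notin\sigma(A_1),\ \alpha\notin\sigma(A_2),$$
because $\sigma(A_1)$ and $\sigma(A_2)$ are the parts of $\sigma(A)$ inside and outside $\Gamma$.

**Step 2: graphs as half spaces.** Let $V:H_1\to H_2$ be unitary, $\mathcal M=H_1$ and $\iota x=x+Vx$. Then $J(x,y)$ has components $x+A_1y\in H_1$ and $Vx+A_2Vy\in H_2$. Subtracting $V$ times the first from the second leaves $(A_2V-VA_1)y$. So $J$ is bijective if and only if $A_2-VA_1V^*$ is invertible on $H_2$. Put $\delta=\beta-\alpha\neq0$; then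
$$A_2-VA_1V^*=\delta+K_2-VK_1V^*.$$
An arbitrary $V$ need not do. If $p$ is a rank-one projection on $H_2$, $K_2=-\frac\delta2p$ and $VK_1V^*=\frac\delta2p$, then $A_2-\alpha=\delta(I-\frac12p)$ and $V(\beta-A_1)V^*=\delta(I-\frac12p)$ are invertible, as they must be, but the displayed operator is $\delta(I-p)$, which is not. So we choose $V$ to move the two compact parts away from each other.

**Step 3: separating the compact parts.** Multiplying out,
$$\delta\,(A_2-VA_1V^*)=(\delta+K_2)(\delta-VK_1V^*)+K_2VK_1V^*.\tag{6}$$
Here $\delta+K_2=A_2-\alpha$ is invertible, and so is $\delta-VK_1V^*=V(\beta-A_1)V^*$, with inverse of norm $\|(\beta-A_1)^{-1}\|$. So the product in (6) has an inverse of norm at most $\|(A_2-\alpha)^{-1}\|\,\|(\beta-A_1)^{-1}\|$, independent of $V$, and it suffices to make $\|K_2VK_1V^*\|=\|K_2VK_1\|$ small.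

Fix a unitary $V_0:H_1\to H_2$, let $W$ be a unitary on $H_2$ that is unitarily equivalent to the bilateral shift, and take $V=W^nV_0$. Since $\langle W^ne_i,e_j\rangle\to0$ for the shifted basis and the powers $W^n$ are bounded, $W^n\to0$ weakly. For each $u\in H_2$ the sequence $W^nu$ is weakly null, so $\|K_2W^nu\|\to0$, as $K_2$ is compact. Hence $\|K_2W^nR\|\to0$ for every finite-rank $R:H_1\to H_2$. Given $\varepsilon>0$, choose such an $R$ with $\|V_0K_1-R\|<\varepsilon$. Then $\|K_2W^nV_0K_1\|\le\|K_2\|\varepsilon+\|K_2W^nR\|$. So $\|K_2W^nV_0K_1\|\to0$. For large $n$ the right side of (6) is invertible, and $A$ is of companion type. $\blacksquare$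

**Remark.** If the essential spectrum of $A$ has at least three points, then $\pi(A)$ is not quadratic and $A$ is similar to an irreducible operator by Theorem 1. If it has exactly two points, then $A$ is similar to an irreducible operator if and only if $A$ is not quadratic. Indeed, if $(A-\lambda)^2$ is compact, then $\pi(A)-\lambda$ is nilpotent and the essential spectrum is $\{\lambda\}$. So with two points the hypothesis of Theorem 2 holds.

## 9. An operator with compact square and infinite spectrum: proof of Theorem 3

With $\kappa$ and $A_0$ as in Section 1, let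
$$A=A_0\oplus0\quad\text{on }\ell^2\oplus\ell^2\oplus\ell^2,\qquad A(x_1,x_2,x_3)=(x_2,\kappa x_2,0).$$

**Step 1: spectrum and square.** For $z\notin\{0\}\cup\{1/n\}$ the triangular operator $z-A_0=\begin{pmatrix}z&-I\\0&z-\kappa\end{pmatrix}$ has invertible diagonal entries, so it is invertible. Conversely $A_0(ne_n,e_n)=(e_n,\frac1ne_n)=\frac1n(ne_n,e_n)$, and $A_0$ has nonzero kernel. So $\sigma(A)=\{0\}\cup\{1/n:n\ge1\}$. If $p(A)=0$, then $p$ vanishes on this infinite set, so $p=0$; thus $A$ is not algebraic. By (1)-type multiplication $A_0^2=\begin{pmatrix}0&\kappa\\0&\kappa^2\end{pmatrix}$, so $A^2$ is compact.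

**Step 2: every operator $T=YAY^{-1}$ similar to $A$ is reducible.** As for $\operatorname{diag}(1,0,0)$, we look for a common null vector of $T$ and $T^*$. Let $Q=Y^*Y=(Q_{ij})_{i,j=1}^3$, which is positive and invertible. If $x\in\ker A$, then $TYx=YAx=0$, and $T^*Yx=(Y^*)^{-1}A^*Y^*Yx$ vanishes if and only if $A^*Qx=0$. We have
$$\ker A=\{(x_1,0,x_3)\},\qquad A^*(y_1,y_2,y_3)=(0,\ y_1+\kappa y_2,\ 0).$$
For $x=(x_1,0,x_3)$ the first two components of $Qx$ are $Q_{11}x_1+Q_{13}x_3$ and $Q_{21}x_1+Q_{23}x_3$. So $A^*Qx=0$ reads
$$Bx_1+Cx_3=0,\qquad B=Q_{11}+\kappa Q_{21},\quad C=Q_{13}+\kappa Q_{23}.$$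
Since $Q\ge cI$ for some $c>0$, also $Q_{11}\ge cI$, so $Q_{11}$ is invertible. As $\kappa Q_{21}$ is compact, $B$ is Fredholm, and $\operatorname{ran}B$ has finite codimension. Hence $\{x_3:Cx_3\in\operatorname{ran}B\}$ has finite codimension in $\ell^2$. In particular it contains some $x_3\ne0$, and we can pick $x_1$ with $Bx_1=-Cx_3$. Then $Yx\ne0$ lies in $\ker T\cap\ker T^*$ and spans a one-dimensional reducing subspace of $T$.

**Step 3: replacing $A$ by a diagonal operator.** Quasisimilarity can do what similarity cannot. By (1), the quasiaffinities $Y\oplus I$ and $X\oplus I$ (with $X,Y$ from Section 1) show that $A$ is quasisimilar to $0\oplus\kappa\oplus0$. Up to unitary equivalence this is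
$$N=0_{\mathcal R}\oplus\kappa\quad\text{on }\mathcal R\oplus\ell^2,\qquad\dim\mathcal R=\infty.$$
By transitivity it remains to show that $N$ is similar to an irreducible operator.

**Step 4: a weight for $N$.** The rank-one weight of Section 3 handles $\kappa$; an off-diagonal entry ties the kernel $\mathcal R$ to $\ell^2$. Let $U:\ell^2\to\mathcal R$ be unitary, $Z=\frac12U$, let $v\in\ell^2$ have all coordinates nonzero, and put
$$Q=\begin{pmatrix}I&Z\\ Z^*&I+v\otimes v\end{pmatrix}\ge\begin{pmatrix}I&Z\\ Z^*&I\end{pmatrix}\ge(1-\|Z\|)I=\tfrac12I.$$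
By Lemma 4 we must show that $E\in\{0,I\}$ whenever $E^2=E$, $EN=NE$ and $QE=(QE)^*$. Write $E=\begin{pmatrix}g&f\\ b&e\end{pmatrix}$. Then
$$EN=\begin{pmatrix}0&f\kappa\\0&e\kappa\end{pmatrix}=NE=\begin{pmatrix}0&0\\ \kappa b&\kappa e\end{pmatrix}.$$
As $\kappa$ has dense range, $f=0$; as it is injective, $b=0$; and $e\kappa=\kappa e$ makes $e$ diagonal. So $E=g\oplus e$ with $g^2=g$ and $e^2=e$; thus $e$ is diagonal with entries $0$ and $1$, and $e=e^*$. Now
$$QE=\begin{pmatrix}g&Ze\\ Z^*g&e+(v\otimes v)e\end{pmatrix}$$
is self-adjoint, which says
$$g=g^*,\qquad Ze=g^*Z=gZ,\qquad(v\otimes v)e=e(v\otimes v).$$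
The third relation is (2), so $e\in\{0,I\}$. If $e=0$, then $gZ=0$, and $g=0$ because $Z$ is onto. If $e=I$, then $(I-g)Z=0$, and $g=I$. So $E\in\{0,I\}$, and $Q^{1/2}NQ^{-1/2}$ is irreducible. Hence $A$ is quasisimilar to an irreducible operator, while by Step 2 it is similar to none. $\blacksquare$

This operator is not quadratic and satisfies (ii) but not (i), so the equivalence in Theorem 2 fails once $(A-\lambda)^2$ is compact for some $\lambda$ (here $\lambda=0$). By Corollary 7, it is also not of companion type.
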